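# One-to-one holomorphic maps onto open sets of Banach spaces: when the inverse is holomorphic, and a map whose inverse is nowhere continuous

## 1. One complex variable, and what can change in a Banach space

We begin with a fact from a first course. Let $U\subset\mathbb C$ be a domain and let $f:U\to\mathbb C$ be holomorphic and one-to-one. Then $f'(z)\ne0$ for every $z\in U$, and $f^{-1}:f(U)\to U$ is holomorphic.

*Proof.* Suppose $f'(z_0)=0$. Since $f$ is not constant near $z_0$, we can write $f(z)-f(z_0)=(z-z_0)^kg(z)$ with $k\ge2$ and $g(z_0)\neq0$. Near $z_0$ the function $g$ has a holomorphic $k$-th root, so $f(z)-f(z_0)=\varphi(z)^k$, where $\varphi(z_0)=0$ and $\varphi'(z_0)\ne0$. By the inverse function theorem $\varphi$ maps a neighborhood of $z_0$ bijectively onto a disc around $0$. For small $\rho>0$ there are points $z\ne z'$ with $\varphi(z)=\rho$ and $\varphi(z')=\rho e^{2\pi i/k}$, and then $f(z)=f(z')$. This contradicts injectivity. So $f'$ has no zeros, and the inverse function theorem shows that $f(U)$ is open and $f^{-1}$ is holomorphic. $\square$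

In $d$ variables the corresponding statement is the classical **theorem of Osgood**: *a one-to-one holomorphic map from an open subset of $\mathbb C^d$ into $\mathbb C^d$ has an invertible derivative at every point.* We shall use it as a textbook fact.

Now replace $\mathbb C$ by two complex Banach spaces $E$ and $F$. Let $U\subset E$ be a domain, and let $f:U\to F$ be holomorphic, one-to-one, with $f(U)$ open in $F$. Must $f^{-1}$ be holomorphic?

On $\mathbb C$, a derivative that is not invertible is zero. On a Banach space a bounded operator can fail to be an isomorphism in two very different ways: it may have a kernel, or it may fail to be onto. The proof above exploits the first defect, by finding two points near $z_0$ with the same image. If $f'(z_0)$ is injective with closed range and merely fails to be onto, there is nothing of this kind to find. Near such a point $f$ can look like the inclusion of a closed subspace. The image of a small neighborhood is then thin, and the hypothesis that $f(U)$ is open must be used globally: many thin pieces would have to fill an open set. Whether they can do so depends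 on how many pieces are available.

We shall see that the kernel defect can be handled when it is finite-dimensional and at least as large as the range defect. We shall also see that the range defect can be excluded for separable $E$ under a condition on the derivatives, and that it really occurs in general, so that the answer to the question is **no**.

## 2. Holomorphic maps, Fredholm operators, and $\ell^1(\Gamma)$

Throughout, $\mathbb N=\{1,2,\dots\}$ and $\mathbb N_0=\mathbb N\cup\{0\}$. The axiom of choice is used.

**Holomorphic maps.** For $n\ge0$, a *homogeneous polynomial of degree $n$* from $E$ to $F$ is a map $f(z)=\tilde f(z,\dots,z)$ with $\tilde f:E\times\cdots\times E\to F$ continuous, symmetric and $n$-linear. For $n=0$ these are the constant maps. For example, $a\mapsto(a_i^2)_i$ is a homogeneous polynomial of degree $2$ from $\ell^1$ to $\ell^1$, coming from $(a,b)\mapsto(a_ib_i)_i$. A *domain* is an open connected set. A map $f:U\to F$ is *holomorphic* if each $z_0\in U$ is the center of an open ball $B\subset U$ on which $f(z)=\sum_{n\ge0}f_n(z-z_0)$ with $f_n$ homogeneous of degree $n$.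 Equivalently, the Fréchet derivative $f'(z_0)$ exists at every $z_0\in U$. If $f$ is one-to-one and holomorphic, $f(U)$ is open, and $f^{-1}$ is holomorphic, then $f$ is *biholomorphic*. We call $f$ a *local biholomorphism* if each point of $U$ has an open neighborhood that $f$ maps biholomorphically onto an open set.

We use the following standard facts. Compositions of holomorphic maps are holomorphic. The derivative $f'$ is itself holomorphic, hence locally Lipschitz. If $\|f'(z)-L\|\le\eta$ on a ball, then $\|f(z)-f(w)-L(z-w)\|\le\eta\|z-w\|$ for $z,w$ in that ball. If $f'(z_0)$ is an isomorphism of $E$ onto $F$, the inverse function theorem says that $f$ is biholomorphic near $z_0$. This gives the criterion: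

> a one-to-one holomorphic $f$ with open image is biholomorphic if and only if $f'(z)$ is an isomorphism of $E$ onto $F$ for every $z\in U$.

One direction is the inverse function theorem. The other is the chain rule applied to $f^{-1}\circ f=\mathrm{id}$ and $f\circ f^{-1}=\mathrm{id}$.

**Fredholm and semi-Fredholm operators.** A bounded operator $L:E\to F$ is *Fredholm* if its kernel is finite-dimensional and its range is closed and of finite codimension. Its *index* is $\dim\ker L-\operatorname{codim}L(E)$. If we require only a closed range and a finite-dimensional kernel, then $L$ is semi-Fredholm, with index in $\mathbb Z\cup\{-\infty\}$. For example, on $\ell^2$ the shift $S(x_1,x_2,\dots)=(0,x_1,x_2,\dots)$ is injective with closed range of codimension $1$, so its index is $-1$. The backward shift has index $+1$. We use the theorem that the index is locally constant, in the operator norm, on the set of semi-Fredholm operators (Kato, *Perturbation Theory for Linear Operators*, Thm. IV.5.17).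

We also use two elementary facts. Finite-dimensional subspaces, and closed subspaces of finite codimension, are complemented. An injective bounded operator $L$ with closed range is bounded below: $\|Lh\|\ge c\|h\|$ for some $c>0$, by the open mapping theorem.

**The spaces $\ell^1(\Gamma)$.** For a set $\Gamma$, $\ell^1(\Gamma)$ is the space of families $(x_\gamma)_{\gamma\in\Gamma}$ with $\sum|x_\gamma|<\infty$. Up to isometry it depends only on $\operatorname{card}\Gamma$. With weights $\omega_\gamma\ge1$, the space $\ell^1_\omega(\Gamma)$ of families with $\sum\omega_\gamma|a_\gamma|<\infty$ is isometric to $\ell^1(\Gamma)$ via $a\mapsto(\omega_\gamma a_\gamma)$. The space $\ell^1(\Gamma)$ has the *Schur property*: weakly convergent sequences converge in norm. By contrast, $\ell^2$ does not have it, since its unit vectors converge weakly to $0$ but not in norm.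

**Bases over $\mathbb Q$.** A complex vector space $X$ is also a vector space over $\mathbb Q$ and has a basis $(h_j)_{j\in J}$ over $\mathbb Q$: each $v\in X$ is a unique *finite* combination $\sum r_jh_j$ with $r_j\in\mathbb Q$. Already for $X=\mathbb C$ such a basis is uncountable, since finite rational combinations of countably many vectors form a countable set.

Here are the two theorems that these notes prove.

**Theorem 1.** Let $X\ne\{0\}$ be any complex Banach space and $\kappa=\operatorname{card}X$. There are a domain $U$ in a Banach space $E\cong\ell^1(\kappa)$, a domain $W$ in $G\cong\ell^1(\kappa)$, and a one-to-one holomorphic map $f$ of $U$ onto the open set $W\times X\subset F:=G\oplus X$ such that, for every $u\in U$, $f'(u)$ is injective with closed range complemented by $\{0\}\times X$. Hence $f'(u)$ is never an isomorphism and $f$ is not biholomorphic. Moreover $f^{-1}$ is continuous at no point.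

**Theorem 2.** Let $U\subset E$ be a domain and $f:U\to F$ one-to-one and holomorphic.

(a) If $f'(z_0)$ is Fredholm of index $\ge0$, then $f'(z_0)$ is an isomorphism. (Openness of $f(U)$ is not needed.)

(b) If $E$ is separable, $f(U)$ is open, and every $f'(z)$, $z\in U$, has closed range and finite-dimensional kernel, then $f$ is biholomorphic.

We prove Theorem 2 first, because its proof shows where a counterexample has to live.

## 3. Derivatives of nonnegative index

This section proves Theorem 2(a): split off the directions in which $f'(z_0)$ is already invertible, and apply Osgood's theorem to what remains.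

**Step 1: choose coordinates in which $f$ is linear up to a finite-dimensional part.** Let $L=f'(z_0)$, $K=\ker L$, $R=L(E)$, and write $E=K\oplus E_1$, $F=R\oplus N$. Index $\ge0$ means $\dim N\le\dim K<\infty$. Let $Q$ be the projection of $E$ onto $K$ along $E_1$, let $P$ be the projection of $F$ onto $R$ along $N$, and let $L_1=L|_{E_1}:E_1\to R$. This $L_1$ is a bounded bijection, hence an isomorphism. Put
$$\Phi(z)=\big(L_1^{-1}Pf(z),\ Q(z-z_0)\big)\in E_1\oplus K .$$
Since $Lh=L_1(I-Q)h$ and $PL=L$, the derivative of $\Phi$ at $z_0$ is $h\mapsto((I-Q)h,Qh)$, an isomorphism. So $\Phi$ is biholomorphic near $z_0$. By the definition of $\Phi$, the $R$-component of $f\circ\Phi^{-1}(x,k)$ is $L_1x$. Hence, near $\Phi(z_0)=:(x_0,0)$,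
$$f\circ\Phi^{-1}(x,k)=(L_1x,\varphi(x,k))\in R\oplus N,\qquad \varphi=(I-P)\,f\circ\Phi^{-1}\ \text{holomorphic}.$$

**Step 2: rule out a kernel.** Suppose $d=\dim K\ge1$. Fix $x=x_0$. Since $f\circ\Phi^{-1}$ is one-to-one and its first component no longer varies, $k\mapsto\varphi(x_0,k)$ is one-to-one from a neighborhood of $0$ in $K\cong\mathbb C^d$ into $N$. Because $\dim N\le d$, we may embed $N$ linearly in $\mathbb C^d$. By Osgood's theorem the derivative at $k=0$ must be invertible. But that derivative is
$$v\mapsto(I-P)L\,\Phi'(z_0)^{-1}(0,v)=(I-P)Lv=0\qquad(v\in K),$$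
and $d\ge1$, a contradiction. So $K=\{0\}$. Then $\dim N\le0$, so $N=\{0\}$, and $L$ is a bounded bijection, hence an isomorphism. $\square$

If the index is negative, the argument stops at the embedding of $N$ into $\mathbb C^d$: there is more room in the target than in the source, and Osgood's theorem has nothing to say. In particular, (a) says nothing when $f'(z_0)$ is injective but not onto. Only the openness of $f(U)$ can help there.

## 4. Separable $E$: countably many pieces cannot fill an open set

This section proves Theorem 2(b). The plan is to cut $U$ into countably many balls whose images are closed. Baire's theorem makes one image fat, which gives a point where the derivative is invertible. The index then carries this to all of $U$.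

**Step 1: near every point, $f$ is proper.** *For each $z_0\in U$ there is $r>0$ with $\bar B(z_0,r)\subset U$ such that every sequence $z_n\in\bar B(z_0,r)$ with $f(z_n)$ convergent in $F$ has a convergent subsequence.*

Let $L=f'(z_0)$, $K=\ker L$, $E=K\oplus E_1$, and let $Q$ be the projection onto $K$ along $E_1$. The operator $L|_{E_1}$ is injective, with range $L(E)$, which is closed. So there is $c>0$ with $\|Lh\|\ge c\|h\|$ on $E_1$. By continuity of $f'$ choose $r$ with
$$\|f(z)-f(w)-L(z-w)\|\le\tfrac c2\|z-w\|\qquad\text{on }\bar B(z_0,r).$$
Given such a sequence, $Qz_n$ is bounded in the finite-dimensional space $K$, so after passing to a subsequence $Qz_n$ converges. Since $L(I-Q)=L$,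
$$c\,\|(I-Q)(z_n-z_m)\|\le\|L(z_n-z_m)\|\le\|f(z_n)-f(z_m)\|+\tfrac c2\|(I-Q)(z_n-z_m)\|+\tfrac c2\|Q(z_n-z_m)\|.$$
Subtract the middle term on the right from both sides. What remains on the right tends to $0$, so $(I-Q)z_n$ is Cauchy. Hence $z_n$ is Cauchy and converges.

Consequently $f$ maps each closed $C\subset\bar B(z_0,r)$ to a closed subset of $F$: if $f(z_n)\to w$ with $z_n\in C$, a subsequence converges to some $z\in C$, and $f(z)=w$. A one-to-one continuous map that sends closed sets to closed sets is a homeomorphism onto its image. So $f$ restricts to a homeomorphism of $\bar B(z_0,r)$ onto a closed set.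

**Step 2: one piece has interior.** Since $E$ is separable, $U$ is covered by countably many of these balls, say $\bar B_k$. The open set $f(U)$ is a Baire space and is the union of the countably many closed sets $f(\bar B_k)$. So some $f(\bar B_k)$ contains a nonempty open set $O$. Put $D=f^{-1}(O)$, which is open and nonempty. By injectivity of $f$, $D\subset\bar B_k$. By Step 1, $f:D\to O$ is a homeomorphism.

**Step 3: some derivative on $D$ is injective.** Choose $z_1\in D$ minimizing $m=\dim\ker f'(z)$ over $z\in D$. We claim $m=0$. Suppose $m>0$. If the kernels have constant dimension near $z_1$, we can follow a curve tangent to them, and $f$ is constant along it. Here are the details.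

Let $L=f'(z_1)$, with $K,E_1,Q,c$ as in Step 1 for this point, and fix $0\neq v\in K$. Choose a ball $V\subset D$ around $z_1$ on which $\|f'(z)-L\|\le\frac c2$ and on which $f'$ is bounded and Lipschitz. For $z\in V$ we have $\|f'(z)h\|\ge\frac c2\|h\|$ for $h\in E_1$. If $h\in\ker f'(z)$ and $Qh=0$, then $h\in E_1$ and so $h=0$. Thus $Q$ is injective on $\ker f'(z)$, and $\dim\ker f'(z)\le m$. By minimality equality holds, so $Q:\ker f'(z)\to K$ is bijective. Hence there is a unique $\eta(z)\in E_1$ with
$$f'(z)\big(v+\eta(z)\big)=0\qquad(z\in V).$$
From $\frac c2\|\eta(z)\|\le\|f'(z)\eta(z)\|=\|f'(z)v\|$ we see that $\eta$ is bounded on $V$. For $z,w\in V$, using $f'(z)(v+\eta(z))=0=f'(w)(v+\eta(w))$,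
$$\tfrac c2\|\eta(z)-\eta(w)\|\le\|f'(z)(\eta(z)-\eta(w))\|=\|f'(z)(v+\eta(w))\|=\|(f'(w)-f'(z))(v+\eta(w))\|.$$
Since $f'$ is Lipschitz and $\eta$ is bounded on $V$, $\eta$ is Lipschitz on $V$. By Picard's theorem $\dot z=v+\eta(z)$, $z(0)=z_1$, has a solution in $V$ on some $[0,\tau]$, $\tau>0$. Along it $\frac{d}{dt}f(z(t))=f'(z(t))(v+\eta(z(t)))=0$, so $f(z(t))$ is constant. But $Q\dot z=v\ne0$, so $z(t)$ is not constant. This contradicts injectivity. So $m=0$.

**Step 4: $f'(z_1)$ is onto.** Here the continuity of $f^{-1}$ on $O$ enters. By Step 3, $f'(z_1)$ is injective with closed range, so $\|f'(z_1)h\|\ge c\|h\|$ for all $h\in E$ with some $c>0$. By the definition of the derivative, $\|f(z_1+h)-f(z_1)\|\ge\frac c2\|h\|$ for small $h$. Let $w\in F$. For small $t>0$ the point $f(z_1)+tw$ lies in $O$, so we may put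
$$h_t=f^{-1}(f(z_1)+tw)-z_1 .$$
Since $f^{-1}$ is continuous on $O$, $h_t\to0$ as $t\to0$. The lower bound then gives $\|h_t\|\le\frac2c\,t\|w\|$. Therefore $f'(z_1)h_t=tw+o(\|h_t\|)=tw+o(t)$. Dividing by $t$, we see that $w$ lies in the closure of the range of $f'(z_1)$. The range is closed, so $w$ belongs to it. Hence $f'(z_1)$ is an isomorphism.

**Step 5: spread this over $U$.** All $f'(z)$ are semi-Fredholm, and $z\mapsto f'(z)$ is norm continuous. By the theorem quoted from Kato, the index of $f'(z)$ is a locally constant function of $z$. Since $U$ is connected and the index at $z_1$ is $0$, it is $0$ everywhere. So every $f'(z)$ is Fredholm of index $0$, and by Theorem 2(a) it is an isomorphism. By the criterion of Section 2, $f$ is biholomorphic. $\square$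

**Connectedness cannot be dropped in (b).** Let $E=F=\ell^2$ with open unit ball $B$, $H=\{x_1=0\}$, and let $S$ be the shift, an isometry of $\ell^2$ onto $H$. Let $U_1=B\setminus H$ and $U_2=3e_1+B$, which are disjoint. Put $f(x)=x$ on $U_1$ and $f(3e_1+x)=Sx$ for $x\in B$. Then $f(U_1)=B\setminus H$ and $f(U_2)=B\cap H$, so $f$ is one-to-one and holomorphic from the open set $U_1\cup U_2$ onto the open set $B$. All derivatives are injective with closed range, but on $U_2$ the derivative is $S$, which is not onto.

## 5. Sheets over a base, and why the exponential alone does not fill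

Theorem 2(b) tells us what to look for. If a non-biholomorphic $f$ with open image has derivatives that are injective with closed range, then $E$ must be nonseparable: the image must be made of uncountably many thin sheets. Let us look for the simplest such shape,
$$f=(p,\psi):U\to W\times X,\qquad p:U\to W\subset G\ \text{a local biholomorphism},\quad \psi:U\to X\ \text{holomorphic}.$$
Over a small piece of $W$ each local inverse of $p$ contributes one sheet, the graph of a function into $X$. The map $f$ is a bijection onto $W\times X$ exactly when

$$\text{for each }y\in W,\ \psi\text{ maps the fiber }p^{-1}(y)\text{ bijectively onto }X. \tag{1}$$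

So the discrete set $p^{-1}(y)$ must have as many points as $X$.

**Hand examples.** Take $f(z)=(e^z,z)$ from $\mathbb C$ to $(\mathbb C\setminus\{0\})\times\mathbb C$. Over $y$ the second coordinate runs through a coset of $2\pi i\mathbb Z$. So $f$ is one-to-one, but the values are far from filling $\mathbb C$. With two exponentials, take $f(z_1,z_2)=(e^{z_1},e^{z_2},z_1+\theta z_2)$, $\theta$ irrational. Over each point of the base, the third coordinate runs through a coset of $2\pi i(\mathbb Z+\theta\mathbb Z)$, and $f$ is still one-to-one. We are using the fiber as a group acting by translations, and we want that group to become all of $X$.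

**The first attempt: infinitely many exponentials.** Let $G=\ell^1(I)$ for a large set $I$, and let $\varepsilon(x)=(e^{x_i}-1)_i$. As Lemma 1 below shows, $\varepsilon$ is a local biholomorphism of $G$ onto $W=\{y\in G: y_i\ne-1\ \forall i\}$, and its fibers are the cosets of
$$\Lambda=\{\lambda\in G:\ \lambda\text{ finitely supported with values in }2\pi i\mathbb Z\}.$$
Now look for a bounded linear $\psi:G\to X$ making $(\varepsilon,\psi)$ bijective onto $W\times X$. By (1) with $y=0$, the restriction $\psi|_\Lambda:\Lambda\to X$ must be a bijection. *This is impossible for every $X\neq\{0\}$.* Indeed, choose $0\ne\lambda\in\Lambda$, with an entry $2\pi i\,m$, $m\ne0$, and let $M=|m|+1$. Then $\frac1M\psi(\lambda)=\psi(\lambda')$ for some $\lambda'\in\Lambda$. So $\psi(M\lambda')=\psi(\lambda)$, hence $M\lambda'=\lambda$, and $M$ divides $m$, which is false. In short, $X$ can be divided by integers and $\Lambda$ cannot.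

**What to change.** Surjectivity alone is not the obstacle. Only injectivity fails, and it fails by a subgroup $\Lambda_1=\ker(\psi|_\Lambda)$. We should therefore not use $G$ itself as the source but the quotient $G/\Lambda_1$, on which $(\varepsilon,\psi)$ is still well defined, with fibers now copies of $\Lambda/\Lambda_1\cong X$. The task is to choose $\psi$ so that $G/\Lambda_1$ is again a domain in a Banach space. Since quotients by lattices like $\Lambda$ are exactly what exponentials compute, we want linear coordinates on $G$ in which $\Lambda_1$ is again "all finitely supported $2\pi i\mathbb Z$-valued families" in some of the coordinates.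

**Writing $\mathbb Q$ by generators and relations.** As a group $X$ is a direct sum of copies of $\mathbb Q$, one for each element of a $\mathbb Q$-basis. So consider one copy of $\mathbb Q$. It is generated by the numbers $1/m!$, $m\ge0$. Let $e_0,e_1,\dots$ be free generators with $e_m\mapsto1/m!$. The evident relations are
$$e_{n-1}-n\,e_n\mapsto\tfrac1{(n-1)!}-\tfrac{n}{n!}=0\qquad(n\ge1).$$
For instance $e_0-2e_2\mapsto1-\frac22=0$, and $e_0-2e_2=(e_0-e_1)+(e_1-2e_2)$. Lemma 3 will say that every relation is an integer combination of these. So we want new coordinates in which the vectors $e_{n-1}-ne_n$ are the unit vectors. The vector $e_{n-1}-ne_n$ has $\ell^1$-norm $1+n$, so in the new coordinates the $n$-th unit vector should have weight comparable to $n$. This explains the weights below.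

## 6. The coordinatewise exponential on a weighted $\ell^1$-space

**Lemma 1.** Let $I$ be a set, $\omega_i\ge1$ weights, $Z=\ell^1_\omega(I)$ with norm $\sum\omega_i|a_i|$, and $Z^\times=\{b\in Z:\ b_i\ne-1\ \forall i\}$. Define $\varepsilon(a)=(e^{a_i}-1)_i$. Then $Z^\times$ is open and connected. The map $\varepsilon:Z\to Z$ is holomorphic with image $Z^\times$, and $\varepsilon'(a)$ is an isomorphism for all $a$, so $\varepsilon$ is a local biholomorphism. Finally, $\varepsilon(a)=\varepsilon(a')$ if and only if $a-a'$ is finitely supported with values in $2\pi i\mathbb Z$.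

*Proof.* Note first that $|a_i|\le\omega_i|a_i|\le\|a\|$ for every $i$.

**Open.** Let $b\in Z^\times$. Only finitely many $i$ have $|b_i|\ge\frac12$, and for the others $|1+b_i|\ge\frac12$. So $\delta=\inf_i|1+b_i|>0$. If $\|b'-b\|<\delta$, then $|b_i'-b_i|<\delta\le|1+b_i|$ for all $i$, hence $b'_i\neq-1$.

**Holomorphic, with invertible derivative.** The map $(a^{(1)},\dots,a^{(k)})\mapsto(a^{(1)}_i\cdots a^{(k)}_i)_i$ is symmetric and $k$-linear, and
$$\sum_i\omega_i|a_i^{(1)}\cdots a_i^{(k)}|\le\|a^{(1)}\|\,\sup_i|a^{(2)}_i|\cdots\sup_i|a^{(k)}_i|\le\|a^{(1)}\|\cdots\|a^{(k)}\|,$$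
so it has norm $\le1$. Hence $\varepsilon(h)=\sum_{k\ge1}(h_i^k)_i/k!$ converges in $Z$ for all $h$, locally uniformly. For an arbitrary center $a$, let $M_ah=(e^{a_i}h_i)_i$. Since $|e^{\pm a_i}|\le e^{\|a\|}$, $M_a$ is bounded with bounded inverse $M_{-a}$. From $e^{a_i+h_i}-e^{a_i}=e^{a_i}(e^{h_i}-1)$ we get
$$\varepsilon(a+h)=\varepsilon(a)+M_a\varepsilon(h)=\varepsilon(a)+\sum_{k\ge1}\tfrac1{k!}M_a(h_i^k)_i .$$
This is the required power series at $a$. Its linear term shows $\varepsilon'(a)=M_a$, an isomorphism. The inverse function theorem makes $\varepsilon$ a local biholomorphism.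

**Image and connectedness.** Clearly $e^{a_i}-1\neq-1$, so $\varepsilon(Z)\subset Z^\times$. Let $b\in Z^\times$. When $|b_i|<\frac12$ let $a_i$ be the principal logarithm of $1+b_i$. Then $|a_i|\le\sum_{k\ge1}|b_i|^k/k\le|b_i|/(1-|b_i|)\le2|b_i|$. For the finitely many other $i$ let $a_i$ be any logarithm of $1+b_i\ne0$. Then $a\in Z$ and $\varepsilon(a)=b$. So $Z^\times=\varepsilon(Z)$ is the continuous image of a connected space.

**Fibers.** $e^{a_i}=e^{a_i'}$ if and only if $a_i-a_i'\in2\pi i\mathbb Z$. An element of $Z$ with all values in $2\pi i\mathbb Z$ is finitely supported, since each nonzero entry contributes at least $2\pi$ to the norm. $\square$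

## 7. Coordinates adapted to the relations $e_{n-1}=n\,e_n$

**The spaces.** Let $(h_j)_{j\in J}$ be a basis of $X$ over $\mathbb Q$, each $h_j$ rescaled by a positive rational so that $\|h_j\|\le1$. The set $X$ is uncountable, since it contains a complex line. So $J$ is infinite, and the finite rational combinations of the $h_j$ number $\operatorname{card}J$. Hence $\operatorname{card}J=\operatorname{card}X=\kappa$. Put
$$A=\Big\{a=(a_{j,n})_{j\in J,\,n\ge1}:\ \|a\|=\sum_{j,n}n|a_{j,n}|<\infty\Big\},\qquad E=\ell^1(J)\oplus A,\qquad G=\ell^1(J\times\mathbb N_0),$$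
with $\|(s,a)\|=\sum_j|s_j|+\|a\|$ on $E$. Both $E$ and $G$ are isomorphic to $\ell^1(\kappa)$.

In $G$, coordinate $(j,m)$ belongs to the generator that will map to $\frac1{m!}h_j$. In $E$, coordinate $a_{j,n}$ will belong to the relation $e_{j,n-1}-n\,e_{j,n}$, and $s_j$ to the remaining direction $e_{j,0}$. Writing $x=\sum_{j}\big(s_je_{j,0}+\sum_{n\ge1}a_{j,n}(e_{j,n-1}-ne_{j,n})\big)$ and reading off coordinates gives the operator $T$ of the next lemma.

**Lemma 2.** Define $T:E\to G$ by
$$(T(s,a))_{j,0}=s_j+a_{j,1},\qquad(T(s,a))_{j,n}=a_{j,n+1}-n\,a_{j,n}\quad(n\ge1).$$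
Then $T$ is an isomorphism of Banach spaces, and $(s,a)=T^{-1}x$ is given by
$$s_j=\sum_{m\ge0}\frac{x_{j,m}}{m!},\qquad a_{j,n}=-(n-1)!\sum_{m\ge n}\frac{x_{j,m}}{m!}\quad(n\ge1).\tag{2}$$

*Proof.* **$T$ is bounded.** Each $a_{j,n}$ occurs once with coefficient $1$ and once with coefficient $-n$, so $\|T(s,a)\|\le\sum_j|s_j|+\sum_{j,n}(1+n)|a_{j,n}|\le2\|(s,a)\|$.

**The candidate inverse is bounded.** Let $R$ be the map $x\mapsto(s,a)$ given by (2). First, $\sum_j|s_j|\le\|x\|$. Next, since $n\,(n-1)!=n!$,
$$\sum_{j,n}n|a_{j,n}|\le\sum_j\sum_{n\ge1}\sum_{m\ge n}\frac{n!}{m!}|x_{j,m}|=\sum_j\sum_{m\ge1}c_m|x_{j,m}|,\qquad c_m=\sum_{n=1}^m\frac{n!}{m!}.$$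
Here $c_1=1$ and, separating the term $n=m$, $c_m=1+c_{m-1}/m$ for $m\ge2$. By induction $c_m\le1+\frac22=2$. So $R:G\to E$ is bounded.

**$TR=\mathrm{id}$.** With $(s,a)=Rx$ and $n\ge1$,
$$a_{j,n+1}-n\,a_{j,n}=n!\Big(\sum_{m\ge n}\frac{x_{j,m}}{m!}-\sum_{m\ge n+1}\frac{x_{j,m}}{m!}\Big)=x_{j,n},\qquad s_j+a_{j,1}=\sum_{m\ge0}\frac{x_{j,m}}{m!}-\sum_{m\ge1}\frac{x_{j,m}}{m!}=x_{j,0}.$$

**$RT=\mathrm{id}$.** Let $x=T(s,a)$. For $1\le n\le N$ the sum telescopes:
$$\sum_{m=n}^N\frac{x_{j,m}}{m!}=\sum_{m=n}^N\Big(\frac{a_{j,m+1}}{m!}-\frac{a_{j,m}}{(m-1)!}\Big)=\frac{a_{j,N+1}}{N!}-\frac{a_{j,n}}{(n-1)!}\longrightarrow-\frac{a_{j,n}}{(n-1)!}\quad(N\to\infty),$$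
because the $a_{j,N+1}$ are bounded. This is the second formula of (2). For $n=1$ it reads $\sum_{m\ge1}x_{j,m}/m!=-a_{j,1}$. Adding $x_{j,0}=s_j+a_{j,1}$ gives the first formula. $\square$

Let $\Lambda\subset G$ and $\Lambda_0\subset A$ be the subgroups of finitely supported elements with values in $2\pi i\mathbb Z$, and write $s_j(x)=\sum_{m\ge0}x_{j,m}/m!$. The next lemma says that $T$ carries $\{0\}\times\Lambda_0$ exactly onto the relations in $\Lambda$.

**Lemma 3.** If $x=T(s,a)\in\Lambda$ and $s=0$, then $a\in\Lambda_0$. Conversely, $T(0,a)\in\Lambda$ for $a\in\Lambda_0$.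

*Proof.* The converse is clear from the formula for $T$, whose coefficients are integers. Now let $x\in\Lambda$ with $s=0$.

**Finite support.** By (2), $a_{j,n}$ involves only the entries $x_{j,m}$ with $m\ge n$. So $a_{j,n}=0$ unless $j$ is one of the finitely many first indices in the support of $x$ and $n$ is at most the largest second index occurring there.

**Integrality.** The tail in (2) does not look integral, but $s_j=0$ lets us replace it by the head:
$$a_{j,n}=-(n-1)!\sum_{m\ge n}\frac{x_{j,m}}{m!}=(n-1)!\sum_{m=0}^{n-1}\frac{x_{j,m}}{m!}\in2\pi i\mathbb Z,$$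
because $m!$ divides $(n-1)!$ for $m\le n-1$. $\square$

**Example.** For one index $j$ let $x=2\pi i(e_0-2e_2)$, so $s(x)=0$. The head formula gives $a_1=2\pi i$, $a_2=2\pi i$, $a_3=2!\cdot2\pi i(1-\frac22)=0$, and $a_n=0$ afterwards. Then $T(0,a)=2\pi i(1,\,1-1,\,0-2\cdot1,\,0,\dots)=2\pi i(e_0-2e_2)$, as it should be.

## 8. The one-to-one map onto $W\times X$

We now carry out the quotient construction and prove Theorem 1. By Lemma 1 we have exponentials $\varepsilon_A:A\to A^\times$ (weights $n$) and $\varepsilon_G:G\to G^\times$ (weights $1$). Put
$$U=\ell^1(J)\times A^\times=\{(s,b)\in E:\ b_{j,n}\ne-1\ \forall j,n\},\qquad W=G^\times=\{y\in G:\ y_{j,n}\ne-1\ \forall j,n\}.$$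
By Lemma 1, $U$ and $W$ are open and connected, and
$$q:E\to U,\qquad q(s,a)=(s,\varepsilon_A(a)),$$
is a surjective local biholomorphism. In the language of Section 5, $U$ is the quotient of $E$ by $\{0\}\times\Lambda_0$.

**Step 1: define $f$.** For $(s,b)\in U$ put
$$f(s,b)=(p(s,b),\psi(s,b)),\qquad\psi(s,b)=\sum_{j}s_jh_j\in X,$$
where $y=p(s,b)$ is given by
$$1+y_{j,0}=e^{s_j}(1+b_{j,1}),\qquad1+y_{j,n}=(1+b_{j,n+1})(1+b_{j,n})^{-n}\quad(n\ge1).$$

**Step 2: $p$ is a local biholomorphism into $W$, and $f$ is holomorphic.** If $b=\varepsilon_A(a)$, then $1+b_{j,n}=e^{a_{j,n}}$, so the right-hand sides are $e^{s_j+a_{j,1}}$ and $e^{a_{j,n+1}-na_{j,n}}$. That is,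
$$p\circ q=\varepsilon_G\circ T.\tag{3}$$
Since $q$ is onto $U$, (3) shows that $p$ takes values in $W\subset G$. Near any point of $U$ choose a local inverse $q_{\rm loc}^{-1}$ of $q$. Then $p=\varepsilon_G\circ T\circ q_{\rm loc}^{-1}$ there. So $p$ is holomorphic, and $p'(u):E\to G$ is a composition of three isomorphisms, hence an isomorphism, for every $u\in U$. Since $\|h_j\|\le1$, the sum defining $\psi$ converges absolutely, and $\psi$ is the restriction to $U$ of a bounded linear map $E\to X$. So $f:U\to F=G\oplus X$ is holomorphic.

**Step 3: $f$ is one-to-one.** Let $f(s,b)=f(s',b')$. Choose $a,a'\in A$ with $b=\varepsilon_A(a)$, $b'=\varepsilon_A(a')$, and put $x=T(s,a)$, $x'=T(s',a')$. By (3), $\varepsilon_G(x)=\varepsilon_G(x')$, so $x-x'\in\Lambda$ by Lemma 1. By (2),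
$$s_j-s_j'=\sum_{m\ge0}\frac{(x-x')_{j,m}}{m!}=2\pi i\,r_j,\qquad r_j\in\mathbb Q,\quad r_j=0\text{ for all but finitely many }j,$$
because $x-x'$ is finitely supported with values in $2\pi i\mathbb Z$. Equality of the $X$-components gives $2\pi i\sum_jr_jh_j=0$. The $h_j$ are independent over $\mathbb Q$, so all $r_j=0$, that is, $s=s'$. Now $T(0,a-a')=x-x'\in\Lambda$, and Lemma 3 gives $a-a'\in\Lambda_0$. Hence $b=\varepsilon_A(a)=\varepsilon_A(a')=b'$.

**Step 4: $f(U)=W\times X$.** Let $y\in W$ and $v\in X$. Choose $x^0\in G$ with $\varepsilon_G(x^0)=y$. The lattice must correct the $X$-component. Write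
$$\frac1{2\pi i}\Big(v-\sum_js_j(x^0)h_j\Big)=\sum_jr_jh_j,\qquad r_j\in\mathbb Q,\ \text{finitely many nonzero}.$$
Every rational number is an integer divided by a factorial, so $r_j=m_j/n_j!$ with $m_j\in\mathbb Z$, $n_j\in\mathbb N_0$, and $m_j=0$ when $r_j=0$. Let $\lambda\in\Lambda$ have entries $\lambda_{j,n_j}=2\pi i\,m_j$ and zeros elsewhere. Put $x=x^0+\lambda$, $(s,a)=T^{-1}x$, $u=q(s,a)$. Then $p(u)=\varepsilon_G(x)=\varepsilon_G(x^0)=y$ by (3) and Lemma 1. By (2), $s_j=s_j(x^0)+2\pi i\,m_j/n_j!=s_j(x^0)+2\pi i\,r_j$. Hence
$$\psi(u)=\sum_js_j(x^0)h_j+2\pi i\sum_jr_jh_j=v.$$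

So $f$ is a one-to-one holomorphic map of the domain $U$ onto the open set $W\times X\subset F$.

**Step 5: the derivative.** For $u\in U$ and $k\in E$, regarding $\psi$ as a linear map, $f'(u)k=(p'(u)k,\psi(k))$. Since $p'(u)$ is an isomorphism, $f'(u)$ is injective and its range is the graph $\{(g,\beta g):g\in G\}$ of the bounded operator $\beta=\psi\,p'(u)^{-1}:G\to X$. A graph of a bounded operator is closed, and $(g,w)=(g,\beta g)+(0,w-\beta g)$ shows that $F$ is the direct sum of this range and $\{0\}\times X$. As $X\neq\{0\}$, $f'(u)$ is not onto. By the criterion of Section 2, $f$ is not biholomorphic.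

**Step 6: $f^{-1}$ is continuous at no point.** Every point of $W\times X$ is $f(u_0)$ for some $u_0\in U$. Since $p$ is a local biholomorphism, there is an open $N\ni u_0$ on which $p$ is injective. If $u\in N$ and $f(u)\in\{p(u_0)\}\times X$, then $p(u)=p(u_0)$, so $u=u_0$. Thus $f(N)$ meets $\{p(u_0)\}\times X$ only in $f(u_0)$. Every neighborhood of $f(u_0)$ contains other points of $\{p(u_0)\}\times X$, because $X\ne\{0\}$. So $f(N)=(f^{-1})^{-1}(N)$ is not a neighborhood of $f(u_0)$, and $f^{-1}$ is discontinuous there. This proves Theorem 1. $\square$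

## 9. Choices of $X$, and the hypotheses of Theorem 2(b)

**The choice $X=\mathbb C$: equal spaces.** Here $\kappa=\mathfrak c$, $E\cong\ell^1(\mathfrak c)$ and $F\cong\ell^1(\mathfrak c)\oplus\mathbb C\cong\ell^1(\mathfrak c)$. Composing with linear isomorphisms we obtain a counterexample with $E=F=\ell^1(\Gamma)$, $\operatorname{card}\Gamma=\mathfrak c$. Thus the answer to the question of Section 1 is no, even for a domain and a target in the same space.

**The choice $X=\ell^2$: non-isomorphic spaces.** Again $\kappa=\mathfrak c$, and $F\cong\ell^1(\mathfrak c)\oplus\ell^2$ contains $\ell^2$. The space $E\cong\ell^1(\mathfrak c)$ contains no infinite-dimensional reflexive subspace: in a reflexive subspace every bounded sequence has a weakly convergent subsequence, which by the Schur property converges in norm, so the unit ball is compact and the dimension is finite. Hence $E\not\cong F$.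

**Adding a factor.** For every Banach space $Y$, the map $f\times\mathrm{id}_Y:U\times Y\to W\times X\times Y$ is one-to-one, holomorphic, defined on a domain, and has open image. Its derivative at $(u,y)$ is $f'(u)\times\mathrm{id}_Y$, which is not onto. So there is a counterexample with $E=\ell^1(\kappa)\oplus Y$ and $F=\ell^1(\kappa)\oplus X\oplus Y$.

**Separability in Theorem 2(b).** The map of Theorem 1 has open image, and all its derivatives are injective with closed range, so it satisfies every hypothesis of Theorem 2(b) except separability of $E$. Therefore separability cannot be dropped. The step that breaks is Step 2 of Section 4: $U$ is not covered by countably many of the balls of Step 1, and Baire's theorem does not apply. For separable $E$ and derivatives that are allowed to have non-closed range or infinite-dimensional kernel, the question is not settled here.
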